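# The trace constant of convex mappings of the ball

## 1. The coefficient bound in the disc, and what replaces it in $\mathbb C^n$

Begin in one variable. Let $f(z)=z+a_2z^2+\cdots$ be holomorphic and injective on the unit disc, with convex image. Then $|a_2|\le 1$.

Here is a proof. For $|z|<1$ the point $\frac12(f(z)+f(-z))$ lies in the image, by convexity, so
$$w(z)=f^{-1}\Big(\tfrac12\big(f(z)+f(-z)\big)\Big)$$
is a holomorphic map of the disc into itself. The odd terms cancel: $\frac12(f(z)+f(-z))=a_2z^2+O(z^4)$, and since $f^{-1}(\omega)=\omega+O(\omega^2)$ we get $w(z)=a_2z^2+O(z^4)$. So $w(z)/z^2$ is holomorphic with value $a_2$ at $0$. On $|z|=\rho$ it is at most $\rho^{-2}$ in modulus, so $|a_2|\le\rho^{-2}$ by the maximum principle; let $\rho\to1$. The function $z/(1-z)=z+z^2+\cdots$, which maps the disc onto the half-plane $\mathrm{Re}\,w>-\frac12$, shows that the bound is sharp.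

What changes in $\mathbb C^n$, $n\ge2$? The quadratic part of $f$ is now a vector of quadratic forms. We shall see in Section 3 that the same argument bounds its size. But the number that governs the Jacobian determinant is a *trace* built from the quadratic part, that is, a sum of $n$ different coefficients. Each coefficient can be bounded separately. The question of these notes is how large the sum can be, and the difficulty is that the summands cannot all be extremal at once.

## 2. The family $\mathcal S_0$, the constant $C(\mathcal S_0)$, and the theorems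

Throughout $n\ge2$, $B^n=\{z\in\mathbb C^n:|z|<1\}$, $\langle x,y\rangle=\sum x_i\bar y_i$, and $e_1,\dots,e_n$ is the standard basis. Vectors are columns. We write $Df(z)=J_f(z)$ for the complex differential.

**Definition (normalized convex mappings).** $\mathcal S_0$ is the set of holomorphic $f:B^n\to\mathbb C^n$ with $f(0)=0$, $J_f(0)=I$, which are biholomorphic onto their image and have convex image.

**Definition (quadratic part, trace form).** For $f\in\mathcal S_0$ write
$$f(z)=z+B(z,z)+T(z,z,z)+O(|z|^4),$$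
with $B$ symmetric bilinear and $T$ symmetric trilinear. Put $B^i_{jk}=\langle B(e_j,e_k),e_i\rangle$, and
$$\lambda(x)=\mathrm{tr}\big(y\mapsto B(x,y)\big),\qquad \lambda_j=\lambda(e_j)=\sum_{i=1}^nB^i_{ij}.$$

If $f(z)=z+(zA^{(1)}z',\dots,zA^{(n)}z')+\cdots$ with symmetric matrices $A^{(i)}=(a^i_{jk})$, then $B^i_{jk}=a^i_{jk}$. Because of the symmetry, the coefficient of $z_1z_j$ in $f_j$ is $2a^j_{1j}$ for $j\ge2$. The constant to be determined is
$$C(\mathcal S_0)=\sup\{|\lambda_j|:\ j=1,\dots,n,\ f\in\mathcal S_0\}.$$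
Since $J_f(z)=I+2B(z,\cdot)+O(|z|^2)$, we have $\det J_f(z)=1+2\lambda(z)+O(|z|^2)$; this is how the trace enters the distortion of the Jacobian.

**Definition (Koebe transform).** For $f\in\mathcal S_0$ and $\varphi\in\mathrm{Aut}(B^n)$ put
$$F_\varphi=D(f\circ\varphi)(0)^{-1}\big(f\circ\varphi-f(\varphi(0))\big).$$

The image of $F_\varphi$ is an affine image of $f(B^n)$, so $F_\varphi\in\mathcal S_0$; one says that $\mathcal S_0$ is a *linear-invariant family*. (With row vectors the inverse differential stands on the right; with columns, on the left.) We shall often use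
$$\varphi(z)=\Big(\frac{z_1+c}{1+\bar cz_1},\ \frac{\sqrt{1-|c|^2}\,\tilde z}{1+\bar cz_1}\Big),\qquad z=(z_1,\tilde z),\ |c|<1. \tag{1}$$
It maps $B^n$ into $B^n$ because $|1+\bar cz_1|^2-|z_1+c|^2=(1-|c|^2)(1-|z_1|^2)$, so that $1-|\varphi(z)|^2=(1-|c|^2)(1-|z|^2)/|1+\bar cz_1|^2$. The same map with $-c$ in place of $c$ is its inverse, because $1-\bar c\varphi_1=(1-|c|^2)/(1+\bar cz_1)$. So $\varphi\in\mathrm{Aut}(B^n)$.

*Example.* Take $f(z)=z$ and $c=t$ real. Then $\varphi_1(z)-t=(1-t^2)z_1/(1+tz_1)$ and $D\varphi(0)=\mathrm{diag}(1-t^2,\sqrt{1-t^2},\dots,\sqrt{1-t^2})$, so $F_\varphi(z)=z/(1+tz_1)$. Its quadratic part is $-tz_1z$, that is, $a^1_{11}=-t$ and $a^j_{1j}=-t/2$ for $j\ge2$, so $\lambda_1=-t\,\frac{n+1}2$. Letting $t\to-1$ we meet $z/(1-z_1)$. It is in $\mathcal S_0$: its inverse is $w/(1+w_1)$, and $|w|^2<|1+w_1|^2$ says $|\tilde w|^2<1+2\,\mathrm{Re}\,w_1$, a convex set. It has $a^1_{11}=1$, $a^j_{1j}=\frac12$, $\lambda_1=\frac{n+1}2$.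

So $C(\mathcal S_0)\ge\frac{n+1}2$ by hand. The facts known about this constant are that
$$\frac{n+1}{2}\le C(\mathcal{S}_0)\le 1+\frac{\sqrt{2}(n-1)}{2},$$
that Barnard, FitzGerald and Gong conjectured $C(\mathcal S_0)=\frac{n+1}2$, and that Pfaltzgraff and Suffridge gave a counterexample to this conjecture. The exact value is as follows.

**Theorem 1.** For every $f\in\mathcal S_0$ and every unit vector $x$, $|\lambda(x)|\le\sqrt{(n^2+1)/2}$. Some $f\in\mathcal S_0$ has $|\lambda_1|=\sqrt{(n^2+1)/2}$. Hence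
$$C(\mathcal S_0)=\sqrt{\frac{n^2+1}2}.$$

**Theorem 2.** For $0\le\theta\le1$ and $f\in\mathcal S_0$,
$$\Big|\theta a^1_{11}+\sum_{j=2}^na^j_{1j}\Big|\le\tfrac12\sqrt{(n-1)^2+(n-1+2\theta)^2},$$
and for each $\theta$ equality holds for some $f\in\mathcal S_0$.

**Corollary 3.** With $C=\sqrt{(n^2+1)/2}$, $f\in\mathcal S_0$ and $|z|=r<1$,
$$\frac{(1-r)^{C-\frac{n+1}2}}{(1+r)^{C+\frac{n+1}2}}\le|\det J_f(z)|\le\frac{(1+r)^{C-\frac{n+1}2}}{(1-r)^{C+\frac{n+1}2}},$$
and $C$ is the smallest constant for which these bounds hold for all $f\in\mathcal S_0$ and $z\in B^n$.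

The value lies strictly between the two known bounds: $\frac{n^2+1}2-\frac{(n+1)^2}4=\frac{(n-1)^2}4>0$, and $\big(1+\frac{n-1}{\sqrt2}\big)^2-\frac{n^2+1}2=(\sqrt2-1)(n-1)>0$. For $n=2$ the three numbers are $1.5$, $1.581\ldots$, $1.707\ldots$

Two simplifications will be used all the time. First, if $Q$ is unitary, $Q^{-1}\circ f\circ Q\in\mathcal S_0$ has quadratic part $Q^{-1}B(Q\cdot,Q\cdot)$, so its $\lambda_1$ is the trace of $y\mapsto Q^{-1}B(Qe_1,Qy)$, which is $\lambda(Qe_1)$. Hence it suffices to bound $\lambda_1$. Second, $e^{-i\gamma}f(e^{i\gamma}z)\in\mathcal S_0$ has quadratic part $e^{i\gamma}B$; so a bound for real parts, valid on all of $\mathcal S_0$, is a bound for moduli.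

Theorem 2 with $\theta=1$ is the estimate for $\lambda_1$, since $\frac12\sqrt{(n-1)^2+(n+1)^2}=\sqrt{(n^2+1)/2}$. With $\theta=0$ it concerns the trace with its first entry removed, and the bound is $\frac{n-1}{\sqrt2}$. We prove the case $\theta=0$ first, since it needs only inequalities at the origin, and then see what is needed for $\theta>0$.

## 3. Convexity as an inequality for the second derivative

Recall the Schwarz lemma in the ball: if $w:B^n\to B^n$ is holomorphic and $w(0)=0$, then $|w(y)|\le|y|$.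

**Lemma 4.** If $f\in\mathcal S_0$, $z\in B^n$ and $\mathrm{Re}\langle v,z\rangle=0$, then
$$|v|^2\ge\mathrm{Re}\,\langle Df(z)^{-1}D^2f(z)(v,v),z\rangle. \tag{2}$$

**Step 1: smaller balls also have convex images.** This lets us test convexity at every point of $B^n$. Let $0<r<1$ and take two points of $rB^n$, named so that $|x|\le|y|<r$. If $y=0$, both are $0$. Otherwise let $L=xy^*/|y|^2$, a linear map with $\|L\|\le1$ and $Ly=x$. For $s\in[0,1]$ the map
$$w(z)=f^{-1}\big((1-s)f(z)+sf(Lz)\big)$$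
is well defined and holomorphic on $B^n$, since $f(B^n)$ is convex. It maps $B^n$ to $B^n$ and $w(0)=0$. By the Schwarz lemma $|w(y)|\le|y|<r$, so $(1-s)f(y)+sf(x)=f(w(y))\in f(rB^n)$. Hence $f(rB^n)$ is convex.

**Step 2: pull back a straight segment.** The purpose is to turn convexity of $f(rB^n)$ into a second-order condition. For $z=0$ inequality (2) is trivial. Let $|z|=r>0$ and, for small real $s$,
$$g(s)=f^{-1}\big(f(z)+sDf(z)v\big)=z+sv+\tfrac{s^2}2q+O(s^3).$$
Differentiating $f(g(s))=f(z)+sDf(z)v$ twice at $s=0$ gives $D^2f(z)(v,v)+Df(z)q=0$, so $q=-Df(z)^{-1}D^2f(z)(v,v)$. As $\mathrm{Re}\langle v,z\rangle=0$,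
$$|g(s)|^2=r^2+s^2\big(|v|^2+\mathrm{Re}\langle q,z\rangle\big)+O(s^3).$$
If the bracket were negative, then $g(s)$ and $g(-s)$ would lie in $rB^n$ for small $s>0$. The midpoint of $f(g(s))$ and $f(g(-s))$ is $f(z)$, so by Step 1 $f(z)\in f(rB^n)$, and by injectivity $z\in rB^n$, contradicting $|z|=r$. So the bracket is nonnegative, which is (2). $\square$

**Lemma 5.** For $f\in\mathcal S_0$ and unit vectors $x,y$ we have $|B(x,y)|\le1$.

**Step 1: the diagonal, as in the disc.** The map $w(z)=f^{-1}\big(\frac12(f(z)+f(-z))\big)$ sends $B^n$ into $B^n$ and $w(z)=B(z,z)+O(|z|^3)$. For $|u|=1$ the map $\zeta\mapsto w(\zeta u)/\zeta^2$ is holomorphic in the unit disc, at most $\rho^{-2}$ in norm on $|\zeta|=\rho$, and equals $B(u,u)$ at $\zeta=0$. The maximum principle, applied to its scalar product with any unit vector, and $\rho\to1$ give $|B(u,u)|\le1$.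

**Step 2: polarization.** This passes from $B(u,u)$ to $B(x,y)$:
$$|B(x,y)|=\tfrac14|B(x+y,x+y)-B(x-y,x-y)|\le\tfrac14\big(|x+y|^2+|x-y|^2\big)=1.\qquad\square$$

In particular $|a^1_{11}|\le1$, and $z/(1-z_1)$ has $a^1_{11}=1$.

## 4. A third-order inequality, and the case $\theta=0$

Condition (2) is needed near the origin to first order in $z$. Put
$$\Gamma_z=\tfrac12Df(z)^{-1}D^2f(z),\qquad D_u(x,y)=3T(u,x,y)-2B(u,B(x,y)).$$
Since $\frac12D^2f(z)=B+3T(z,\cdot,\cdot)+O(|z|^2)$ and $Df(z)^{-1}=I-2B(z,\cdot)+O(|z|^2)$,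
$$\Gamma_{\zeta u}=B+\zeta D_u+O(\zeta^2). \tag{3}$$
Inequality (2) reads $|v|^2\ge2\,\mathrm{Re}\langle\Gamma_z(v,v),z\rangle$. To isolate $D_u$, put $z=\zeta u$, let $\zeta$ run over a circle, let $v$ depend on $\zeta$ polynomially, and average. The only care needed is to keep $\mathrm{Re}\langle v(\zeta),\zeta u\rangle=0$ on the whole circle.

**Lemma 6.** Let $|u|=1$, $V\in\mathbb C^n$, $s\in\mathbb R$, $X\perp u$. Then
$$|V|^2+|\langle V,u\rangle|^2+s^2+|X|^2\ \ge\ 2\,\mathrm{Re}\langle D_u(V,V),u\rangle+4\,\mathrm{Re}\langle B(V,isu+X),u\rangle. \tag{4}$$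

**Step 1: an admissible family of directions.** Let $\xi=\langle V,u\rangle$, $0<\rho<1$, and
$$v(\zeta)=V+\zeta(isu+X)-\rho^{-2}\zeta^2\bar\xi u.$$
The last term is there to repair the condition that the constant $V$ spoils. Indeed, for $|\zeta|=\rho$,
$$\langle v(\zeta),\zeta u\rangle=\bar\zeta\xi+is\rho^2-\zeta\bar\xi,$$
and the first and third terms add up to an imaginary number. So the real part is $0$.

**Step 2: average over the circle.** This extracts one Taylor coefficient. Let $h(\zeta)=\langle\Gamma_{\zeta u}(v(\zeta),v(\zeta)),u\rangle$, holomorphic in the unit disc. By (2) at $z=\zeta u$, for $|\zeta|=\rho$,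
$$|v(\zeta)|^2\ge2\,\mathrm{Re}\,\bar\zeta h(\zeta)=2\rho^2\,\mathrm{Re}\,\frac{h(\zeta)}\zeta.$$
By orthogonality of the powers of $\zeta$, the mean of $|v|^2$ is $|V|^2+\rho^2(s^2+|X|^2)+|\xi|^2$. The mean of $h(\zeta)/\zeta$ is $h'(0)$, which by (3) equals $\langle D_u(V,V),u\rangle+2\langle B(V,isu+X),u\rangle$. Hence $|V|^2+\rho^2(s^2+|X|^2)+|\xi|^2\ge2\rho^2\,\mathrm{Re}\,h'(0)$; let $\rho\to1$. $\square$

**Notation.** Fix it once for the rest of the notes. For $j,k\ge2$:
$$a=a^1_{11}=\alpha+iA,\qquad b_j=B^j_{1j}=\beta_j+iy_j,\qquad \nu_k=B^k_{11},\qquad\omega_k=B^1_{1k},$$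
with $\alpha,A,\beta_j,y_j$ real. For sequences indexed by $k\ge2$ write $x\cdot y=\sum_{k\ge2}x_ky_k$ (bilinear, no conjugation), $|\nu|^2=\sum_{k\ge2}|\nu_k|^2$, and so on; $\lambda_\perp=(\lambda_k)_{k\ge2}$. Put
$$N=\sum_{j\ge2}\beta_j,\qquad\Lambda=\mathrm{Re}\,\lambda_1=\alpha+N.$$
Sums $\sum y_j$ are over $j\ge2$. Finally, the third-order numbers are
$$a'=\langle D_{e_1}(e_1,e_1),e_1\rangle,\qquad b_j'=\langle D_{e_1}(e_1,e_j),e_j\rangle,\qquad c_j=\langle D_{e_j}(e_1,e_1),e_j\rangle.$$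

**Step A: a lower bound for $\mathrm{Re}\,a'$.** In (4) take $u=e_1$, $V=ie_1$. Then $D_u(V,V)=-D_{e_1}(e_1,e_1)$ and
$$2+s^2+|X|^2\ge-2\,\mathrm{Re}\,a'-4s\alpha+4\,\mathrm{Re}(i\,\omega\cdot X).$$
This holds for all $s$ and $X$. The minimum of $s^2+4s\alpha$ is $-4\alpha^2$ (at $s=-2\alpha$); that of $|X|^2-4\,\mathrm{Re}(i\omega\cdot X)$ is $-4|\omega|^2$ (at $X_k=2\overline{i\omega_k}$). With these choices
$$\mathrm{Re}\,a'\ge2\alpha^2-1+2|\omega|^2. \tag{5}$$
*Check.* For $z/(1-z_1)$ we have $B(x,y)=\frac12(x_1y+y_1x)$ and $T(z,z,z)=z_1^2z$, so $a'=3-2=1$, $\alpha=1$, $\omega=0$: equality.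

**Step B: a lower bound for $\mathrm{Re}\,c_j$.** Take $u=e_j$, $V=ie_1$, $j\ge2$. Now $\langle V,u\rangle=0$ and
$$1+s^2+|X|^2\ge-2\,\mathrm{Re}\,c_j-4s\beta_j+4\,\mathrm{Re}\Big(i\sum_{k\ne j}B^j_{1k}X_k\Big).$$
Optimizing in the same way,
$$\mathrm{Re}\,c_j\ge-\tfrac12+2\beta_j^2+2\sum_{k\ne j}|B^j_{1k}|^2, \tag{6}$$
where the index $k=1$ is included, with $B^j_{11}=\nu_j$.

**Step C: an upper bound for the same number.** Take $u=e_j$, $V=e_1$, $X=0$: $1+s^2\ge2\,\mathrm{Re}\,c_j+4\,\mathrm{Re}(isb_j)=2\,\mathrm{Re}\,c_j-4sy_j$. With $s=-2y_j$,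
$$\mathrm{Re}\,c_j\le\tfrac12-2y_j^2. \tag{7}$$

**Step D: compare.** From (6) and (7), $2\beta_j^2+2y_j^2\le1$. So
$$|b_j|\le\tfrac1{\sqrt2}\quad(j\ge2),\qquad N\le\frac{n-1}{\sqrt2}. \tag{8}$$
This proves the inequality of Theorem 2 for $\theta=0$: $\big|\sum_{j\ge2}b_j\big|\le\frac{n-1}{\sqrt2}$.

## 5. Separate bounds give $1+\frac{n-1}{\sqrt2}$; the missing cross term

What changes when $a$ is put back, say with $\theta=1$? The first thing to try is to repeat the pairing of upper and lower bounds. For $u=V=e_1$, $X=0$, (4) gives $2+s^2\ge2\,\mathrm{Re}\,a'-4sA$, so $\mathrm{Re}\,a'\le1-2A^2$; with (5) this is $|a|\le1$ again. Adding (8),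
$$|\lambda_1|\le1+\frac{n-1}{\sqrt2}=1+\frac{\sqrt2(n-1)}2,$$
which is exactly the upper bound already quoted. Both ingredients are sharp on their own: $z/(1-z_1)$ has $a=1$ (but $b_j=\frac12$), and Section 9 will give a mapping with $|b_j|=\frac1{\sqrt2}$ for all $j\ge2$. The method stops here because the squares $\alpha^2$ and $\beta_j^2$ are estimated from different third-order numbers, $a'$ and $c_j$, and no inequality so far contains a product $\alpha\beta_j$ that would couple them.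

The coupling comes from replacing $c_j$ by $b_j'$. Note that $b_j'$ itself is out of reach of Lemma 6: the lemma sees $D_u$ only in its component along $u$, and $b_j'$ is a component of $D_{e_1}$ along $e_j$. But the two numbers contain the same third-order coefficient. With $T^j_{11j}=\langle T(e_1,e_1,e_j),e_j\rangle$,
$$b_j'=3T^j_{11j}-2\sum_kB^k_{1j}B^j_{1k},\qquad c_j=3T^j_{11j}-2\sum_kB^k_{11}B^j_{jk},$$
and therefore
$$b_j'=c_j+2\sum_{k=1}^n\big(B^k_{11}B^j_{jk}-B^k_{1j}B^j_{1k}\big). \tag{9}$$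
The term $k=1$ of the first product is $2ab_j$: here is the cross term.

**Lemma 7.**
$$\sum_{j\ge2}\mathrm{Re}\,b_j'\ \ge\ -\tfrac{n-1}2+2\alpha N-2A\sum y_j+2\sum y_j^2+2|\nu|^2+2\,\mathrm{Re}\,\nu\cdot(\lambda_\perp-2\omega). \tag{10}$$

*Proof.* Take real parts in (9), sum over $j\ge2$, and insert (6). We collect the contributions.

**Step 1: the products $B^k_{11}B^j_{jk}$.** For $k=1$ we get $2a\sum b_j$, with real part $2\alpha N-2A\sum y_j$. For $k\ge2$ we get $2\sum_k\nu_k\sum_{j\ge2}B^j_{jk}=2\,\nu\cdot(\lambda_\perp-\omega)$, because $\lambda_k=B^1_{1k}+\sum_{j\ge2}B^j_{jk}$.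

**Step 2: the products $-2B^k_{1j}B^j_{1k}$.** For $k=1$ they sum to $-2\,\nu\cdot\omega$. For $k=j$ the real part is $-2\sum\mathrm{Re}\,b_j^2$; together with the terms $2\beta_j^2$ of (6) this leaves $2\sum y_j^2$. For $k\ge2$, $k\ne j$, use $2|B^k_{1j}B^j_{1k}|\le|B^k_{1j}|^2+|B^j_{1k}|^2$: the real part is at least
$$-2\sum_{j\ge2}\ \sum_{k\ge2,\,k\ne j}|B^j_{1k}|^2,$$
which is compensated by the terms of (6) with the same indices.

**Step 3: what is left of (6).** The constants give $-\frac{n-1}2$, the terms $k=1$ give $2|\nu|^2$. Adding everything gives (10). $\square$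

We now have lower bounds for $\mathrm{Re}\,a'$ and $\sum\mathrm{Re}\,b_j'$ with the right product $\alpha N$. We have no matching upper bound to play them against. The way forward is to read $a'$ and $b_j'$ differently: they are velocities.

## 6. Third-order coefficients as velocities under Koebe transforms

If we move the base point of $f$ through the ball and renormalize, the quadratic coefficients change, and their derivative involves the cubic coefficients. A lower bound on cubic coefficients is then a differential inequality for quadratic ones. We move so that, seen from the current base point, the velocity is $e_1$, and we allow the frame to rotate meanwhile.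

**Step 1: curves of automorphisms.** This step sets up the motion. Let $H=\mathrm{diag}(I_n,-1)$ and $G=U(n,1)=\{g:g^*Hg=H\}$, a closed subgroup of $GL_{n+1}(\mathbb C)$, a smooth submanifold, and a closed subset of the space of all $(n+1)\times(n+1)$ matrices. A matrix $g=\begin{pmatrix}P&q\\r&\sigma\end{pmatrix}\in G$ acts by
$$\varphi_g(z)=\frac{Pz+q}{rz+\sigma}.$$
Since $g$ preserves the form, $|Pz+q|^2-|rz+\sigma|^2=|z|^2-1<0$ on $B^n$; so the denominator does not vanish and $\varphi_g$ maps $B^n$ to $B^n$. As $\varphi_{gg'}=\varphi_g\circ\varphi_{g'}$, it is an automorphism. Consider a smooth curve in $G$ with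
$$\dot g=g\,\mathcal X,\qquad g(0)=I,\qquad\mathcal X=\begin{pmatrix}\Xi&e_1\\e_1^*&0\end{pmatrix}, \tag{11}$$
where $\Xi=\Xi_t$ is the skew-Hermitian matrix
$$\Xi e_1=i\kappa e_1+\sum_{k\ge2}\eta_ke_k,\qquad\Xi e_k=-\bar\eta_ke_1\ (k\ge2),$$
with a real $\kappa$ and complex $\eta_k$, depending on $t$, still to be chosen. The direction is tangent to $G$: $\mathcal X^*H+H\mathcal X=\begin{pmatrix}\Xi^*+\Xi&0\\0&0\end{pmatrix}=0$.

Put $\varphi_t=\varphi_{g(t)}$ and $F_t=F_{\varphi_t}$, so $F_0=f$. Since $g(t)^{-1}g(t+\epsilon)=I+\epsilon\mathcal X+o(\epsilon)$ lies in $G$ and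
$$\frac{z+\epsilon(\Xi z+e_1)}{1+\epsilon z_1}=z+\epsilon\big(e_1+\Xi z-z_1z\big)+O(\epsilon^2),$$
the composition rule gives
$$\partial_t\varphi_t=D\varphi_t\cdot Z_t,\qquad Z_t(z)=e_1+\Xi_tz-z_1z. \tag{12}$$

**Step 2: the evolution of $B$.** From now on $B,T,D_u,a,b_j,\dots$ belong to $F=F_t$. Write $f\circ\varphi_t=m+MF$ with $M=D(f\circ\varphi_t)(0)$. By (12),
$$M\,DF\,Z=D(f\circ\varphi_t)Z=\partial_t(f\circ\varphi_t)=\dot m+\dot MF+M\dot F,$$
so $\dot F=DF\,Z-M^{-1}\dot m-M^{-1}\dot MF$. Since $DF(z)=I+2B(z,\cdot)+3T(z,z,\cdot)+\cdots$,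
$$DF\,Z=e_1+\big(\Xi z+2B(e_1,z)\big)+\big(-z_1z+2B(z,\Xi z)+3T(e_1,z,z)\big)+O(|z|^3).$$
As $F_t$ is normalized for every $t$, $\dot F$ has no terms of degree $0$ and $1$. The linear terms therefore give $M^{-1}\dot M=\Xi+2B(e_1,\cdot)$, and the quadratic terms give
$$\dot B(z,z)=-z_1z+2B(z,\Xi z)+3T(e_1,z,z)-\Xi B(z,z)-2B(e_1,B(z,z)).$$
The third and fifth terms form $D_{e_1}(z,z)$. In polarized form,
$$\dot B(x,y)=D_{e_1}(x,y)-\tfrac12(x_1y+y_1x)+B(\Xi x,y)+B(x,\Xi y)-\Xi B(x,y). \tag{13}$$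

**Step 3: the evolution of $a$.** Put $x=y=e_1$ in (13) and take the first component. We have $2\langle B(e_1,\Xi e_1),e_1\rangle=2i\kappa a+2\omega\cdot\eta$, and $\langle\Xi B(e_1,e_1),e_1\rangle=i\kappa a-\nu\cdot\bar\eta$. Hence
$$\dot a=a'-1+i\kappa a+2\,\omega\cdot\eta+\nu\cdot\bar\eta. \tag{14}$$

**Step 4: the evolution of $\lambda_1$.** Take the trace of $y\mapsto\dot B(e_1,y)$. The trace of $D_{e_1}(e_1,\cdot)$ is $a'+\sum_{j\ge2}b_j'$; that of $y\mapsto\frac12(y+y_1e_1)$ is $\frac{n+1}2$; $B(e_1,\Xi\,\cdot)-\Xi B(e_1,\cdot)$ is a commutator of matrices and has trace $0$; and $\mathrm{tr}\,B(\Xi e_1,\cdot)=\lambda(\Xi e_1)=i\kappa\lambda_1+\lambda_\perp\cdot\eta$. Hence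
$$\dot\lambda_1=a'+\sum_{j\ge2}b_j'-\tfrac{n+1}2+i\kappa\lambda_1+\lambda_\perp\cdot\eta. \tag{15}$$

*Check.* For $f(z)=z$ and $\Xi=0$, $g(t)=\exp(t\mathcal X)$ and $\varphi_t$ is (1) with $c=\tau=\tanh t$. By the example in Section 2, $F_t=z/(1+\tau z_1)$, so $a=-\tau$ and $a'=3\tau^2-2\tau^2=\tau^2$. Formula (14) says $-\dot\tau=\tau^2-1$, which is right for $\tanh$.

## 7. Choosing the rotation, and two differential inequalities

**Step 1: choose $\kappa$ and $\eta$ so that the terms without a sign disappear.** By (15) and $\mathrm{Im}\,\lambda_1=A+\sum y_j$,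
$$\dot\Lambda=\mathrm{Re}\,a'+\sum_{j\ge2}\mathrm{Re}\,b_j'-\tfrac{n+1}2-\kappa\Big(A+\sum y_j\Big)+\mathrm{Re}\,\lambda_\perp\cdot\eta.$$
The inequalities (5) and (10) hold for $F_t\in\mathcal S_0$ at every time. Inserting them, with $2\alpha^2+2\alpha N=2\alpha\Lambda$ and $-1-\frac{n-1}2-\frac{n+1}2=-(n+1)$,
$$\dot\Lambda\ge2\alpha\Lambda-(n+1)+2\sum y_j^2+\big(2|\omega|^2+2|\nu|^2-4\,\mathrm{Re}\,\nu\cdot\omega\big)+E,$$
$$E=-2A\sum y_j+2\,\mathrm{Re}\,\nu\cdot\lambda_\perp-\kappa\Big(A+\sum y_j\Big)+\mathrm{Re}\,\lambda_\perp\cdot\eta.$$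
The bracket is $2|\omega-\bar\nu|^2\ge0$. If we moved without rotation, $\Xi=0$, then $E=-2A\sum y_j+2\,\mathrm{Re}\,\nu\cdot\lambda_\perp$, and nothing we know gives this a sign; that is why $\Xi$ was included. The choice
$$\kappa=-2A,\qquad\eta_k=-2\nu_k \tag{16}$$
makes $E=2A^2\ge0$. With it,
$$\dot\Lambda\ge2\alpha\Lambda-(n+1). \tag{17}$$

**Step 2: the curve exists for all $t\ge0$.** The choice (16) makes $\mathcal X$ depend on $F_t$, hence on $g(t)$, so (11) becomes a differential equation to be solved. The map $(g,z)\mapsto f(\varphi_g(z))$ is smooth on $G\times B^n$, so the Taylor coefficients of $F_{\varphi_g}$ at $0$ are smooth functions of $g$. With $A$ and $\nu_k$ computed from $F_{\varphi_g}$, (16) defines $\mathcal X(g)$, and $g\mapsto g\mathcal X(g)$ is a smooth vector field tangent to $G$. By Lemma 5, $|a|^2+|\nu|^2=|B(e_1,e_1)|^2\le1$, so $\mathcal X$ is bounded and the solution satisfies $\|\dot g\|\le K\|g\|$ with a constant $K$. On each bounded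 time interval it therefore stays in a bounded subset of the closed set $G$, that is, in a compact subset of $G$; so it exists for all $t\ge0$. It is smooth in $t$, and so are the Taylor coefficients of $F_t$.

**Step 3: the inequality for $N$.** The quantity with $\theta=0$ also needs its own inequality along the same curve. By (14) and (16), $\mathrm{Re}(i\kappa a)=2A^2$ and
$$\dot\alpha=\mathrm{Re}\,a'-1+2A^2-4\,\mathrm{Re}\,\omega\cdot\nu-2|\nu|^2.$$
By (15) and (16), $\dot\Lambda=\mathrm{Re}\,a'+\sum\mathrm{Re}\,b_j'-\frac{n+1}2+2A^2+2A\sum y_j-2\,\mathrm{Re}\,\lambda_\perp\cdot\nu$. Subtracting,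
$$\dot N=\dot\Lambda-\dot\alpha=\sum_{j\ge2}\mathrm{Re}\,b_j'-\tfrac{n-1}2+2A\sum y_j-2\,\mathrm{Re}\,\lambda_\perp\cdot\nu+4\,\mathrm{Re}\,\omega\cdot\nu+2|\nu|^2.$$
Insert (10): the terms with $A\sum y_j$, $\nu\cdot\lambda_\perp$ and $\nu\cdot\omega$ cancel, and
$$\dot N\ge2\alpha N-(n-1)+2\sum y_j^2+4|\nu|^2\ge2\alpha N-(n-1). \tag{18}$$

**Step 4: interpolate.** For $\theta\in[0,1]$, at each time, add $\theta$ times (17) and $1-\theta$ times (18). Since $\theta\Lambda+(1-\theta)N=\theta\alpha+N$,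
$$\theta\dot\alpha+\dot N\ \ge\ 2\alpha(\theta\alpha+N)-(n-1)-2\theta. \tag{19}$$

## 8. Transporting the weight from $\theta_0$ to $0$

We know a sharp bound at $\theta=0$, namely (8), valid for *every* member of $\mathcal S_0$ and so for every $F_t$. The plan is to let the weight $\theta$ vary with time, from the desired value $\theta_0$ at $t=0$ (where $F_0=f$) down to $0$ at some later time, and to carry the bound back.

**Step 1: find the weight and the bound.** Look for functions $\theta(t)\in[0,1]$ and $\rho(t)$ such that $U=\theta\alpha+N-\rho$ satisfies $\dot U\ge2\alpha U$. By (19),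
$$\dot U=\dot\theta\alpha+(\theta\dot\alpha+\dot N)-\dot\rho\ \ge\ 2\alpha U+\alpha(\dot\theta+2\rho)-\big(n-1+2\theta+\dot\rho\big). \tag{20}$$
We do not control $\alpha(t)$, so we ask both brackets to vanish:
$$\dot\theta=-2\rho,\qquad\dot\rho=-(n-1+2\theta).$$
Then $(n-1+2\theta)^2-4\rho^2$ is constant in time: its derivative is $-8\rho(n-1+2\theta)+8\rho(n-1+2\theta)=0$. At the final time we want $\theta=0$ and $\rho=\frac{n-1}{\sqrt2}$, so the constant is $(n-1)^2-2(n-1)^2=-(n-1)^2$. This forces $\rho=P(\theta)$ with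
$$P(\theta)=\tfrac12\sqrt{(n-1)^2+(n-1+2\theta)^2},$$
the right-hand side of Theorem 2.

**Step 2: the weight is well defined.** Let $\theta_0\in(0,1]$ and let $\theta(t)$ solve $\dot\theta=-2P(\theta)$, $\theta(0)=\theta_0$. The function $P$ is smooth with $P'(\theta)=\frac{n-1+2\theta}{2P(\theta)}$, and $|P'|\le1$, so the solution exists for all times. Since $2P\ge n-1$, $\theta$ decreases at least at that speed and reaches $0$ at a finite time $t_1$; on $[0,t_1]$ we have $0\le\theta\le\theta_0\le1$, so (19) applies with $\theta=\theta(t)$. Put $\rho(t)=P(\theta(t))$. Then $\dot\theta=-2\rho$ by definition and $\dot\rho=P'(\theta)\dot\theta=-(n-1+2\theta)$. Both brackets in (20) vanish.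

**Step 3: carry the bound back.** By Step 2, $\dot U\ge2\alpha U$ on $[0,t_1]$, so $U(t)\exp\big(-\int_0^t2\alpha\big)$ is nondecreasing there. At $t_1$, $U(t_1)=N(t_1)-P(0)=N(t_1)-\frac{n-1}{\sqrt2}\le0$ by (8) for $F_{t_1}\in\mathcal S_0$. Therefore $U(0)\le0$, and as $F_0=f$,
$$\mathrm{Re}\Big(\theta_0a^1_{11}+\sum_{j\ge2}a^j_{1j}\Big)\le\tfrac12\sqrt{(n-1)^2+(n-1+2\theta_0)^2}. \tag{21}$$
For $\theta_0=0$ this is (8). Applying (21) to $e^{-i\gamma}f(e^{i\gamma}z)$, whose quadratic part is $e^{i\gamma}B$, for all real $\gamma$ replaces the real part by the modulus. This is the inequality of Theorem 2.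

**Step 4: all directions.** For $\theta_0=1$ we get $|\lambda_1|\le\sqrt{(n^2+1)/2}$ for every $f\in\mathcal S_0$. If $|x|=1$, choose a unitary $Q$ with $Qe_1=x$; the value of $\lambda_1$ for $Q^{-1}\circ f\circ Q$ is $\lambda(x)$. Hence $|\lambda(x)|\le\sqrt{(n^2+1)/2}$, and $C(\mathcal S_0)\le\sqrt{(n^2+1)/2}$.

## 9. Twisted strip mappings attain the bound

For equality we look among mappings that are a strip mapping in $z_1$ and linear in $\tilde z$, with a twist. Let $p=\frac{1+z_1}{1-z_1}$, so $\mathrm{Re}\,p>0$, use principal branches, let $-1\le\mu\le1$, and put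
$$f(z)=\Big(\tfrac12\log p,\ \tilde z\,h(z_1)\Big),\qquad h(z_1)=\frac{p^{\,i\mu/2}}{\sqrt{1-z_1^2}}.$$
The value $\mu=0$ is the plain candidate; the extremal mappings will come from $\mu=1$.

**Step 1: $f$ is normalized and biholomorphic.** Clearly $f(0)=0$. As $f_1'=\frac1{1-z_1^2}$ and $h(0)=1$, $J_f(0)=I$. The function $f_1$ is univalent in $z_1$ and $h$ has no zeros, so $(\zeta,W)\mapsto(z_1,\tilde z)=\big(f_1^{-1}(\zeta),W/h(f_1^{-1}(\zeta))\big)$ is a holomorphic inverse.

**Step 2: the image.** This step reduces convexity to one real variable. Let $\phi=\arg p\in(-\frac\pi2,\frac\pi2)$. Then $\mathrm{Im}\,f_1=\phi/2$, and $f_1$ maps the disc onto the strip $|\mathrm{Im}\,\zeta|<\frac\pi4$. Since $\frac{1-|z_1|^2}{|1-z_1^2|}=\frac{\mathrm{Re}\,p}{|p|}=\cos\phi$ and $|p^{i\mu/2}|^2=e^{-\mu\phi}$, the condition $|\tilde z|^2<1-|z_1|^2$ becomes $|\tilde zh|^2<e^{-\mu\phi}\cos\phi$. So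
$$f(B^n)=\Big\{(\zeta,W):|2\,\mathrm{Im}\,\zeta|<\tfrac\pi2,\ |W|<R(2\,\mathrm{Im}\,\zeta)\Big\},\qquad R(\phi)=e^{-\mu\phi/2}\sqrt{\cos\phi}.$$

**Step 3: convexity.** With $\tau=\tan\phi$ we have $R'/R=-\frac12(\mu+\tau)$, and
$$\frac{R''}R=\Big(\frac{R'}R\Big)'+\Big(\frac{R'}R\Big)^2=-\tfrac12(1+\tau^2)+\tfrac14(\mu+\tau)^2=\tfrac14\big(2\mu^2-2-(\tau-\mu)^2\big)\le0.$$
So $R$ is concave. If $|W_i|<R(2\,\mathrm{Im}\,\zeta_i)$ for $i=0,1$ and $0\le s\le1$, then $|(1-s)W_0+sW_1|\le(1-s)|W_0|+s|W_1|<(1-s)R(2\,\mathrm{Im}\,\zeta_0)+sR(2\,\mathrm{Im}\,\zeta_1)\le R\big(2\,\mathrm{Im}((1-s)\zeta_0+s\zeta_1)\big)$. So $f(B^n)$ is convex and $f\in\mathcal S_0$. For $|\mu|>1$ the formula gives $R''>0$ where $\tan\phi=\mu$; there the average of two nearby radii exceeds the radius at the midpoint, so the image is not convex. Thus $\mu=\pm1$ is the largest twist that convexity allows in this family.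

**Step 4: a Koebe transform.** The extremal mapping is not $f$ itself but $f$ seen from another base point. Let $\varphi$ be (1) with $c=iy$, $-1<y<1$, and $F=F_\varphi\in\mathcal S_0$. Since $\varphi_1$ depends only on $z_1$, $F=(g(z_1),k(z_1)\tilde z)$, where $g$ is an affine function of $f_1\circ\varphi_1$, $k$ is a constant times $h(\varphi_1(z_1))/(1+\bar cz_1)$, and $g'(0)=k(0)=1$. Hence $a^1_{11}(F)=\frac12g''(0)$ and $a^j_{1j}(F)=\frac12k'(0)$ for $j\ge2$. We need
$$\varphi_1'(0)=1-|c|^2,\quad\varphi_1''(0)=-2\bar c(1-|c|^2),\quad\frac{f_1''}{f_1'}=\frac{2z_1}{1-z_1^2},\quad\frac{h'}h=\frac{z_1+i\mu}{1-z_1^2}.$$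
Write $y=\tan(\phi/2)$ with $\phi\in(-\frac\pi2,\frac\pi2)$, so that $\frac{1-y^2}{1+y^2}=\cos\phi$ and $\frac{2y}{1+y^2}=\sin\phi$; note $y(1+\cos\phi)=\frac{2y}{1+y^2}=\sin\phi$. With $\bar c=-iy$ and $1-c^2=1+y^2$,
$$a^1_{11}(F)=\tfrac{1-|c|^2}2\,\frac{f_1''}{f_1'}(c)-\bar c=iy\cos\phi+iy=i\sin\phi,$$
$$a^j_{1j}(F)=\tfrac12\Big[(1-|c|^2)\frac{h'}h(c)-\bar c\Big]=\tfrac i2\big[(y+\mu)\cos\phi+y\big]=\tfrac i2(\mu\cos\phi+\sin\phi)\quad(j\ge2).$$

**Step 5: equality.** For $\theta\in[0,1]$,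
$$\Big|\theta a^1_{11}+\sum_{j\ge2}a^j_{1j}\Big|=\Big|\tfrac{n-1}2\,\mu\cos\phi+\big(\theta+\tfrac{n-1}2\big)\sin\phi\Big|.$$
With $\mu=0$ and $\theta=1$ this is $\frac{n+1}2|\sin\phi|$, no better than the example of Section 2. Take $\mu=1$. For the $\phi\in(0,\frac\pi2)$ with $\tan\phi=\frac{n-1+2\theta}{n-1}$ the expression equals
$$\sqrt{\big(\tfrac{n-1}2\big)^2+\big(\theta+\tfrac{n-1}2\big)^2}=\tfrac12\sqrt{(n-1)^2+(n-1+2\theta)^2},$$
which is the equality statement of Theorem 2. For $\theta=1$ it says $|\lambda_1(F)|=\sqrt{(n^2+1)/2}$. With Section 8 this proves Theorems 1 and 2: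
$$C(\mathcal S_0)=\sqrt{\frac{n^2+1}2}.\qquad\blacksquare$$

For $\theta=0$ we have $\phi=\frac\pi4$ and $a^j_{1j}=\frac i{\sqrt2}$ for all $j\ge2$, the mapping announced in Section 5. It has $a^1_{11}=\frac i{\sqrt2}$, of modulus less than $1$.

## 10. The distortion of the Jacobian determinant

We prove Corollary 3, with $C=\sqrt{(n^2+1)/2}$.

**Step 1: a derivative controlled by $\lambda$.** The aim is to express the radial derivative of $\log|\det J_f|$ at any point by the trace form of a Koebe transform. Let $|u|=1$ and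
$$g(t)=\log\Big[(1-t^2)^{(n+1)/2}\,|\det J_f(tu)|\Big],\qquad0\le t<1.$$
Conjugating $f$ by a unitary map we may take $u=e_1$. Let $\varphi$ be (1) with $c=t$, and $F=F_\varphi$. The differential of $\varphi$ is block triangular, with blocks $\frac{1-t^2}{(1+tz_1)^2}$ and $\frac{\sqrt{1-t^2}}{1+tz_1}I_{n-1}$, so
$$\det J_F(z)=\mathrm{const}\cdot\det J_f(\varphi(z))\,(1+tz_1)^{-(n+1)},\qquad D\varphi(0)e_1=(1-t^2)e_1.$$
On the other hand $\det J_F(z)=1+2\lambda^F(z)+O(|z|^2)$, where $\lambda^F$ is the trace form of $F$. Taking the logarithmic derivative at $0$ in the direction $e_1$, and then real parts,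
$$2\,\mathrm{Re}\,\lambda^F(e_1)=(1-t^2)\frac d{dt}\log|\det J_f(te_1)|-(n+1)t=(1-t^2)g'(t).$$

**Step 2: integrate.** By Theorem 1, $|g'(t)|\le\frac{2C}{1-t^2}$. As $g(0)=0$, we get $|g(r)|\le C\log\frac{1+r}{1-r}$, that is,
$$\Big(\frac{1-r}{1+r}\Big)^C\le(1-r^2)^{(n+1)/2}\,|\det J_f(ru)|\le\Big(\frac{1+r}{1-r}\Big)^C.$$
Dividing by $(1-r^2)^{(n+1)/2}=(1-r)^{(n+1)/2}(1+r)^{(n+1)/2}$ gives the stated estimate.

**Step 3: no smaller constant works.** Suppose the upper bound holds for all $f\in\mathcal S_0$ with a constant $C'$. The logarithm of its right-hand side is $\big(C'-\frac{n+1}2\big)\log(1+r)-\big(C'+\frac{n+1}2\big)\log(1-r)=2C'r+O(r^2)$, while $\log|\det J_f(ru)|=2r\,\mathrm{Re}\,\lambda(u)+O(r^2)$. Comparing the terms of order $r$ gives $\mathrm{Re}\,\lambda(u)\le C'$ for all $f\in\mathcal S_0$ and all unit $u$. Take $u=e_1$ and the mapping $F$ of Section 9 with $\mu=\theta=1$, rotated by $F\mapsto e^{-i\gamma}F(e^{i\gamma}z)$ so that $\lambda_1>0$.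 Then $\lambda_1=C$, so $C\le C'$. $\blacksquare$
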